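\title{Full comprehension is inconsistent in infinitely-valued \L{}ukasiewicz logic}

\begin{abstract}
We prove that the set theory whose axioms are exactly the instances of the full comprehension schema is inconsistent in first-order infinitely-valued \L{}ukasiewicz logic. This answers a question of Moh in the negative. In fact there are finitely many instances of comprehension and an $m\ge1$ such that in every $[0,1]$-valued structure one of these instances has value at most $1-\frac1m$. Comprehension for quantifier-free formulas alone is consistent. The proof is semantic. In a structure that satisfies comprehension exactly, every definable operator on fuzzy sets has a fixed point; we construct a definable well-founded transitive relation without maximal elements, and an operator on it, involving an upper limit, that can have no fixed point.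
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{Comprehension and degrees of truth}

The comprehension principle says that every property defines a set. In classical logic the property $\neg(x\in x)$ yields a set $r$ with $r\in r\leftrightarrow\neg(r\in r)$, which is Russell's paradox. The contradiction depends on there being only two truth values. If the truth value $t$ of $r\in r$ is a real number, if negation is $t\mapsto 1-t$, and if an equivalence is fully true when both sides have the same value, then Russell's formula asks for $t=1-t$, and $t=\frac12$ is a solution. So the formula is not a contradiction in three-valued \L{}ukasiewicz logic.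

Finitely many values are not enough. Moh \cite{Moh} proved that new contradictions arise in every finitely-valued \L{}ukasiewicz logic, so that set theory with full comprehension is inconsistent in each of them. One obstruction is quickly seen. Let the truth values be $0,\frac1n,\dots,\frac{n-1}n,1$. The truncated sum $s\oplus t=\min(1,s+t)$ is a definable connective, and comprehension for the $n$-fold sum $\neg(x\in x)\oplus\dots\oplus\neg(x\in x)$ asks for a set whose degree $t$ of self-membership satisfies $t=\min(1,n(1-t))$. The only real solution is $t=\frac n{n+1}$, which lies strictly between $\frac{n-1}n$ and $1$.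

When all of $[0,1]$ is available, this equation is solvable, and so is every equation $t=g(t)$ built from the connectives, since the connectives are continuous. One may therefore expect that in the infinitely-valued logic each paradox turns into a fixed point equation with a solution. Theorem~\ref{thm:qf} below confirms this expectation for all properties expressed without quantifiers, simultaneously. The quantifiers, however, are interpreted by infima and suprema over an infinite domain, and these are not continuous for pointwise convergence. We show that they suffice to destroy consistency.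

\subsection{The logic and the theory}

The language has one non-logical symbol, a binary predicate $\in$. Equality is not a primitive symbol, and no extensionality axiom is assumed. The connectives are $\to$ and $\neg$, the quantifiers are $\forall$ and $\exists$. We abbreviate $(\varphi\to\psi)\to\psi$ by $\varphi\vee\psi$, $\neg(\neg\varphi\vee\neg\psi)$ by $\varphi\wedge\psi$, $(\varphi\to\psi)\wedge(\psi\to\varphi)$ by $\varphi\leftrightarrow\psi$, and $\neg(\theta\to\theta)$ by $\bot$, where $\theta$ is a fixed sentence. Deduction is syntactic. The axioms are \L{}ukasiewicz's four propositional schemata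
\begin{itemize}
\item[(\L{}1)] $\varphi\to(\psi\to\varphi)$,
\item[(\L{}2)] $(\varphi\to\psi)\to((\psi\to\chi)\to(\varphi\to\chi))$,
\item[(\L{}3)] $((\varphi\to\psi)\to\psi)\to((\psi\to\varphi)\to\varphi)$,
\item[(\L{}4)] $(\neg\varphi\to\neg\psi)\to(\psi\to\varphi)$,
\end{itemize}
taken over first-order formulas, and the following quantifier axioms of H\'ajek's system for \L{}ukasiewicz predicate logic \cite{Hajek}:
\begin{itemize}
\item[(Q1)] $\forall x\,\varphi\to\varphi(t)$,
\item[(Q2)] $\varphi(t)\to\exists x\,\varphi$,
\item[(Q3)] $\forall x(\psi\to\varphi)\to(\psi\to\forall x\,\varphi)$,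
\item[(Q4)] $\forall x(\varphi\to\psi)\to(\exists x\,\varphi\to\psi)$,
\end{itemize}
where $t$ is substitutable for $x$ in (Q1), (Q2) and $x$ is not free in $\psi$ in (Q3), (Q4). The rules are modus ponens and generalization.

Let $T$ be the theory whose axioms are exactly the instances of \emph{full comprehension}: for every formula $\varphi(x,z_1,\dots,z_n)$ in which $y$ is not free, the sentence
\[
\forall z_1\cdots\forall z_n\,\exists y\,\forall x\,\bigl(x\in y\leftrightarrow\varphi(x,z_1,\dots,z_n)\bigr).
\]
A theory is \emph{consistent} if it does not prove every formula; equivalently, if it does not prove $\bot$. Moh's problem \cite{Moh} asks whether set theory with full comprehension can be developed in the infinitely-valued \L{}ukasiewicz logic, that is, whether such a theory, here $T$, is consistent. The book from which we take the problem describes it as still open.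

A \emph{$[0,1]$-structure} is a pair $(M,E)$ of a nonempty set $M$ and a function $E\colon M^2\to[0,1]$. A formula with elements of $M$ assigned to its free variables receives a value $\|\cdot\|\in[0,1]$: the value of $x\in y$ is $E(x,y)$, the connectives act by
\[
\neg s=1-s,\qquad s\to t=\min(1,1-s+t),
\]
and $\forall$, $\exists$ act as the infimum and the supremum over $M$.

\subsection{Results}

\begin{theorem}\label{thm:main}
$T\vdash\bot$.
\end{theorem}

We deduce this from a stronger semantic statement.

\begin{theorem}\label{thm:finite}
There are finitely many instances $A_1,\dots,A_k$ of comprehension and an $m\ge1$ such that in every $[0,1]$-structure some $A_i$ has value at most $1-\frac1m$.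
\end{theorem}

\begin{theorem}\label{thm:qf}
The subtheory of $T$ with comprehension only for quantifier-free $\varphi$ is consistent.
\end{theorem}

A proof of $\bot$ from $T$ remains a proof in every stronger logic or theory, so Theorem~\ref{thm:main} has the following consequence.

\begin{corollary}\label{cor:ext}
Full comprehension is inconsistent in every logic extending the one above (in particular in all finitely-valued \L{}ukasiewicz logics, which is Moh's theorem) and in every theory extending $T$.
\end{corollary}

The argument is carried out in ZFC. It passes through an ultraproduct and a completeness theorem, and it does not display a derivation of $\bot$. Section~\ref{sec:qf} proves Theorem~\ref{thm:qf}. Section~\ref{sec:N} presents, on the natural numbers, the equation that carries the contradiction. Section~\ref{sec:red} reduces Theorems~\ref{thm:main} and~\ref{thm:finite} to the nonexistence of a structure satisfying comprehension exactly. Sections~\ref{sec:tools}--\ref{sec:omega} derive a contradiction inside such a structure.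

\section{Truth functions and quantifier-free comprehension}\label{sec:qf}

We use the symbols for connectives also for the corresponding functions on $[0,1]$. Then $s\vee t=\max(s,t)$ and $s\wedge t=\min(s,t)$; moreover $s\to t=1$ if and only if $s\le t$, and $\|\varphi\leftrightarrow\psi\|=1-\bigl|\,\|\varphi\|-\|\psi\|\,\bigr|$. The functions
\begin{gather*}
s\oplus t=\neg s\to t=\min(1,s+t),\qquad s\ominus t=\neg(s\to t)=\max(0,s-t),\\
s\otimes t=\neg(s\to\neg t)=\max(0,s+t-1),\qquad |s-t|=(s\ominus t)\vee(t\ominus s)
\end{gather*}
are expressed by connectives, and so are five unary functions that we shall use to shift thresholds: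
\begin{equation}\label{eq:table}
\begin{array}{lll}
\text{function} & \text{positive iff} & \text{equal to $1$ iff}\\[2pt]
\mu(t)=t\oplus t=\min(1,2t) & t>0 & t\ge\frac12\\[2pt]
\beta(t)=t\otimes t=\max(0,2t-1) & t>\frac12 & t=1\\[2pt]
\sigma(t)=\mu(\beta(t))=\min(1,\max(0,4t-2)) & t>\frac12 & t\ge\frac34\\[2pt]
\tau(t)=\beta(\beta(t))=\max(0,4t-3) & t>\frac34 & t=1\\[2pt]
\rho(t)=\neg\mu(\mu(t))=\max(0,1-4t) & t<\frac14 & t=0.
\end{array}
\end{equation}
A function with values in $[0,1]$ is \emph{crisp} on a set if it takes only the values $0$ and $1$ there. No composition of connectives maps $[0,1]$ onto $\{0,1\}$, by continuity. But a quantity known to avoid an interval can be made crisp: for instance $\mu$ maps $\{0\}\cup[\frac12,1]$ onto $\{0,1\}$, and $\beta$ maps $[0,\frac12]\cup\{1\}$ onto $\{0,1\}$. Much of the proof consists in establishing such gaps.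

The calculus is sound for $[0,1]$-structures. The schemata (\L{}1)--(\L{}4) take the value $1$ identically; (Q1) and (Q2) have value $1$ because $s\le t$ gives $s\to t=1$; (Q3) and (Q4) have value $1$ because $\to$ is continuous, increasing in its second and decreasing in its first argument, so that $\inf_i(c\to s_i)=c\to\inf_is_i$ and $\inf_i(s_i\to c)=\sup_is_i\to c$. Both rules preserve the property of having value $1$ under all assignments, and $\|\bot\|=0$.

\begin{proof}[Proof of Theorem~\ref{thm:qf}]
We take a name for every set that is required and solve for all membership degrees at once. Let $\mathrm{Tm}$ be the set of formal terms generated by the following rule: if $\varphi(x,z_1,\dots,z_n)$ is a quantifier-free formula, considered together with this list of variables, and $t_1,\dots,t_n\in\mathrm{Tm}$, then $c_\varphi(t_1,\dots,t_n)\in\mathrm{Tm}$. The case $n=0$ starts the generation, so $\mathrm{Tm}\ne\emptyset$, and every term has this form in exactly one way. The set $\mathcal E=[0,1]^{\mathrm{Tm}\times\mathrm{Tm}}$ is a compact convex subset of the locally convex space $\mathbb R^{\mathrm{Tm}\times\mathrm{Tm}}$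 with the product topology. Define $\Gamma\colon\mathcal E\to\mathcal E$ by
\[
\Gamma(E)\bigl(s,c_\varphi(\bar t)\bigr)=\|\varphi(s,\bar t)\|_{(\mathrm{Tm},E)} .
\]
Since $\varphi$ is quantifier-free, each coordinate of $\Gamma(E)$ is a continuous function of finitely many coordinates of $E$, so $\Gamma$ is continuous. The Schauder--Tychonoff theorem states that a continuous self-map of a nonempty compact convex subset of a locally convex Hausdorff space has a fixed point. Let $E=\Gamma(E)$. In $(\mathrm{Tm},E)$ the instance of comprehension for a quantifier-free $\varphi$ has value $1$: for parameters $\bar t$, the element $y=c_\varphi(\bar t)$ satisfies $E(s,y)=\|\varphi(s,\bar t)\|$ for all $s$. By soundness the subtheory does not prove $\bot$.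
\end{proof}

\section{An equation without solution}\label{sec:N}

The proof above uses continuity of $\Gamma$ and nothing else about quantifier-free formulas. With quantifiers one can express the upper limit of a sequence, and then fixed points may fail to exist. For $f\colon\mathbb N\to[0,1]$, $\mathbb N=\{0,1,2,\dots\}$, let
\[
i(n)=\inf_{m<n}f(m)\quad(\text{so }i(0)=1),\qquad L=\inf_n\sup_{m>n}f(m)=\limsup_nf(n),
\]
and consider the equation
\begin{equation}\label{eq:N}
f(n)=\mu\bigl(i(n)\ominus L\bigr)=\min\bigl(1,2\max(0,i(n)-L)\bigr)\qquad(n\in\mathbb N).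
\end{equation}

\begin{example}\label{ex:N}
Equation~\eqref{eq:N} has no solution. To see this, treat $L\in[0,1]$ as a parameter; then \eqref{eq:N} defines a sequence $f_L$ by recursion, with $i(n+1)=\min(i(n),f_L(n))$.

If $L\le\frac12$, then $i(n)=1$ gives $f_L(n)=\min(1,2-2L)=1$ and $i(n+1)=1$. So $f_L\equiv1$, and its upper limit is $1\ne L$.

If $L>\frac12$, then $2t-2L\le t-(2L-1)$ for $t\le1$, so $f_L(n)\le\max(0,i(n)-(2L-1))$. Hence $i$ drops by at least $2L-1>0$ at each step until it reaches $0$, and from then on $f_L(n)=0$. For $L=\frac35$ the sequence is $\frac45,\frac25,0,0,\dots$. The upper limit is $0\ne L$.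

Thus $L\mapsto\limsup f_L$ jumps from $1$ to $0$ at $L=\frac12$ and has no fixed point.
\end{example}

The right-hand side of \eqref{eq:N} is written with connectives, quantifiers, the order and $f$. To turn Example~\ref{ex:N} into an inconsistency proof we need, inside a model of comprehension, two things. The first is a solution of every such equation; a diagonal argument provides it (Lemma~\ref{lem:fix}). The second is a definable substitute for $(\mathbb N,<)$, and this is the main difficulty. The relations that we can construct satisfy induction only for crisp definable sets, whereas both cases of Example~\ref{ex:N} use ordinary induction on real-valued quantities. Proposition~\ref{prop:paradox} replaces the computation by an argument with a single induction, applied to a set that the equation itself forces to be crisp.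

\section{Reduction to naive structures}\label{sec:red}

An instance of comprehension has value $1$ when the supremum over $y$ equals $1$; the supremum need not be attained. We want it attained.

\begin{definition}
A $[0,1]$-structure $(M,E)$ is \emph{naive} if for every formula $\varphi(x,\bar z)$ and all $\bar z\in M$ there is $y\in M$ with $E(x,y)=\|\varphi(x,\bar z)\|$ for all $x\in M$.
\end{definition}

\begin{proposition}\label{prop:nonaive}
There is no naive structure.
\end{proposition}

The proof occupies Sections~\ref{sec:tools}--\ref{sec:omega}. Here we derive the main theorems from it.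

\subsection{From approximate to exact comprehension}

Let $\mathcal U$ be a nonprincipal ultrafilter on $\{1,2,\dots\}$. Recall that every sequence $(t_n)$ in $[0,1]$ has a unique \emph{ultralimit} $t=\lim_{\mathcal U}t_n$, characterized by $\{n:|t_n-t|<\varepsilon\}\in\mathcal U$ for all $\varepsilon>0$. Ultralimits preserve $\le$, commute with continuous functions, and agree for two sequences whose difference tends to $0$.

\begin{proof}[Proof of Theorem~\ref{thm:finite} from Proposition~\ref{prop:nonaive}]
Enumerate the instances of comprehension as $A_1,A_2,\dots$. If the theorem fails, then for each $n\ge1$ there is a structure $(M_n,E_n)$, with values $\|\cdot\|_n$, in which $A_1,\dots,A_n$ have values at least $1-\frac1n$. Let $M=\prod_nM_n$ and $E(x,y)=\lim_{\mathcal U}E_n(x_n,y_n)$. We claim that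
\[
\|\varphi(\bar x)\|=\lim_{\mathcal U}\|\varphi(\bar x_n)\|_n
\]
for all formulas $\varphi$ and all $\bar x\in M$. Argue by induction on $\varphi$. The connectives are continuous, so they commute with $\lim_{\mathcal U}$. By the induction hypothesis, $\exists v\,\varphi$ has the value $\sup_{v\in M}\lim_{\mathcal U}\|\varphi(v_n,\bar x_n)\|_n$, which is at most $\lim_{\mathcal U}\|\exists v\,\varphi(v,\bar x_n)\|_n$; equality holds because we may choose $v_n\in M_n$ with $\|\varphi(v_n,\bar x_n)\|_n\ge\|\exists v\,\varphi(v,\bar x_n)\|_n-\frac1n$. For $\forall$ reverse the inequalities.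

Let $\varphi(x,\bar z)$ be a formula, $A_k$ the instance for $\varphi$, and $\bar z\in M$. For $n\ge k$ the supremum over $y\in M_n$ of $\inf_x\bigl(1-|E_n(x,y)-\|\varphi(x,\bar z_n)\|_n|\bigr)$ is at least $1-\frac1n$, so there is $y_n\in M_n$ with $\bigl|E_n(x,y_n)-\|\varphi(x,\bar z_n)\|_n\bigr|\le\frac2n$ for all $x\in M_n$. Take $y_n$ arbitrary for $n<k$. Then $y=(y_n)$ satisfies $E(x,y)=\|\varphi(x,\bar z)\|$ for all $x\in M$. So $(M,E)$ is naive, contrary to Proposition~\ref{prop:nonaive}.
\end{proof}

\subsection{From consistency to a real-valued model}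

The completeness theorem that we use produces models with values in an abstract linearly ordered algebra. We recall the notions and then map the values to $[0,1]$.

An \emph{MV-algebra} is a structure $(\mathbf L,\oplus,\neg,0)$ in which $(\mathbf L,\oplus,0)$ is a commutative monoid, $\neg\neg a=a$, $a\oplus\neg0=\neg0$, and $\neg(\neg a\oplus b)\oplus b=\neg(\neg b\oplus a)\oplus a$. One puts $1=\neg0$, $a\to b=\neg a\oplus b$, $a\ominus b=\neg(a\to b)$, and $a\le b$ if $a\to b=1$. This is a lattice order, $\neg$ reverses it, $\oplus$ is monotone, and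
\begin{equation}\label{eq:MV}
a\oplus(b\ominus a)=a\vee b,\qquad(a\oplus c)\ominus a=c\wedge\neg a .
\end{equation}
An \emph{MV-chain} is a linearly ordered MV-algebra; $[0,1]$ is one. An \emph{ideal} is a nonempty downward closed subset closed under $\oplus$; ideals are the kernels $h^{-1}(0)$ of homomorphisms. An $\mathbf L$-structure $(M,E_{\mathbf L})$ has $E_{\mathbf L}\colon M^2\to\mathbf L$; formulas are evaluated as before, and the structure is \emph{safe} if all infima and suprema needed for this exist in $\mathbf L$. It is a \emph{model} of a theory if all axioms have value $1$.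

H\'ajek's strong completeness theorem \cite[Section~5.2]{Hajek}, applied to his calculus \L$\forall$, reads: for a countable language, a theory $S$ and a formula $\varphi$, $S\vdash\varphi$ if and only if $\varphi$ has value $1$ in every safe $\mathbf L$-model of $S$, for every MV-chain $\mathbf L$.

\begin{lemma}\label{lem:calculus}
The calculus of Section~\ref{sec:intro} is equivalent to \L$\forall$.
\end{lemma}

\begin{proof}
By the completeness theorem of Rose--Rosser and Chang, (\L{}1)--(\L{}4) and modus ponens prove all propositional formulas that take the value $1$ identically on $[0,1]$; we call them tautologies and use them freely, with $\varphi\mathbin{\&}\psi$ standing for $\neg(\varphi\to\neg\psi)$. The choice of primitive connectives is immaterial, because provable equivalents may be exchanged also under quantifiers: from $\varphi\to\varphi'$ we get $\forall x\,\varphi\to\varphi'$ and $\varphi\to\exists x\,\varphi'$ by (Q1), (Q2), and then $\forall x\,\varphi\to\forall x\,\varphi'$ and $\exists x\,\varphi\to\exists x\,\varphi'$ by generalization and (Q3), (Q4). Among H\'ajek's quantifier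 axioms only
\[
\forall x(\varphi\vee\psi)\to(\forall x\,\varphi\vee\psi)\qquad(x\text{ not free in }\psi)
\]
is not in our list. We derive it in four steps.

(i) \emph{$\exists x\,\varphi\wedge\psi\to\exists x(\varphi\wedge\psi)$.} Let $\gamma$ be $\exists x\,\varphi\to\psi$. From $\varphi\to\exists x\,\varphi$ and (\L{}2) we get $\gamma\to(\varphi\to\psi)$. The formula $(\gamma\to(\varphi\to\psi))\to(\varphi\to(\gamma\to\varphi\wedge\psi))$ is a tautology: if the value of $\varphi$ is at most that of $\psi$, the conclusion is $\varphi\to(\gamma\to\varphi)$ and has value $1$; otherwise the conclusion is $\varphi\to(\gamma\to\psi)$ and has the same value as the premise. With $\varphi\wedge\psi\to\exists x(\varphi\wedge\psi)$ we obtain $\varphi\to(\gamma\to\exists x(\varphi\wedge\psi))$. Generalization and (Q4) give $\exists x\,\varphi\to(\gamma\to\exists x(\varphi\wedge\psi))$, that is, $\exists x\,\varphi\mathbin{\&}\gamma\to\exists x(\varphi\wedge\psi)$. Since $A\wedge\psi\leftrightarrow A\mathbin{\&}(A\to\psi)$ is a tautology, (i) follows.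

(ii) \emph{$\neg\forall x\,\chi\to\exists x\,\neg\chi$.} From $\neg\chi\to\exists x\,\neg\chi$ we get $\neg\exists x\,\neg\chi\to\chi$, hence $\neg\exists x\,\neg\chi\to\forall x\,\chi$ by generalization and (Q3); contrapose.

(iii) \emph{$\exists x(\neg\varphi\wedge\neg\psi)\to\neg\forall x(\varphi\vee\psi)$.} From $\forall x(\varphi\vee\psi)\to\varphi\vee\psi$ we get $\neg\varphi\wedge\neg\psi\to\neg\forall x(\varphi\vee\psi)$; generalize and use (Q4).

(iv) By (ii), (i) and (iii), each of the formulas $\neg(\forall x\,\varphi\vee\psi)$, $\exists x\,\neg\varphi\wedge\neg\psi$, $\exists x(\neg\varphi\wedge\neg\psi)$, $\neg\forall x(\varphi\vee\psi)$ provably implies the next. Contrapose.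
\end{proof}

\begin{lemma}\label{lem:h}
Every MV-chain $\mathbf L$ with $0\ne1$ has a homomorphism $h\colon\mathbf L\to[0,1]$ that preserves all existing infima and suprema of nonempty families.
\end{lemma}

\begin{proof}
Ideals of a chain are downward closed, hence linearly ordered by inclusion, and the union $\mathrm{Rad}$ of all ideals omitting $1$ is the unique maximal ideal. The quotient $\mathbf L/\mathrm{Rad}$ is a simple MV-chain, and such a chain embeds into $[0,1]$ (Chang). Let $h$ be the composite, so $h^{-1}(0)=\mathrm{Rad}$. As $\neg$ exchanges infima and suprema, it suffices to treat infima. Let $a=\inf_ia_i$ in $\mathbf L$ and $b_0=\inf_ih(a_i)$. Then $h(a)\le b_0$; suppose $h(a)<b_0$.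

Suppose first that there is $c\in\mathrm{Rad}$ with $c>0$. We have $h(a_i\ominus a)\ge b_0-h(a)>0$, so $a_i\ominus a\notin\mathrm{Rad}$ and therefore $a_i\ominus a\ge c$. By \eqref{eq:MV}, $a_i=a\oplus(a_i\ominus a)\ge a\oplus c$ for all $i$. So $a\oplus c\le a$ and $(a\oplus c)\ominus a=0$. But $a<1$ since $h(a)<b_0\le1$, so $(a\oplus c)\ominus a=c\wedge\neg a>0$, a contradiction.

Suppose now $\mathrm{Rad}=\{0\}$. Then $h$ identifies $\mathbf L$ with a subalgebra of $[0,1]$, which is finite or dense in $[0,1]$. If it is finite, the infimum is attained and $h(a)=b_0$. If it is dense, some $b\in\mathbf L$ has $h(a)<h(b)<b_0$, and $b$ is a lower bound of the $a_i$ larger than $a$. Both cases are contradictory.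
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main} from Theorem~\ref{thm:finite}]
Suppose $T\nvdash\bot$. By Lemma~\ref{lem:calculus} and the completeness theorem there are an MV-chain $\mathbf L$ and a safe $\mathbf L$-model $(M,E_{\mathbf L})$ of $T$ in which the value $0$ of $\bot$ differs from $1$. Take $h$ as in Lemma~\ref{lem:h}. By induction on formulas, the value of a formula in the $[0,1]$-structure $(M,h\circ E_{\mathbf L})$ is the image under $h$ of its value in $(M,E_{\mathbf L})$. So all axioms of $T$ have value $1$ in a $[0,1]$-structure, contrary to Theorem~\ref{thm:finite}.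
\end{proof}

\section{Equality, coding and fixed points}\label{sec:tools}

From now on we assume, toward a contradiction, that $(M,E)$ is naive. Variables, infima and suprema range over $M$ unless restricted. A function $M^n\to[0,1]$ is \emph{definable} if it is the value of a formula with parameters from $M$; $\mathcal D_n$ is the set of such functions. Definable functions are closed under the truth functions of Section~\ref{sec:qf}, under $\inf$ and $\sup$ in any variable, and under fixing or identifying variables. Naivety says
\[
\mathcal D_1=\{E(\cdot,d):d\in M\},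
\]
so that a quantifier over $M$ is also a quantifier over all definable unary functions.

\subsection{Equality is crisp}

Let $e(u,x)=\inf_z\bigl(1-|E(u,z)-E(x,z)|\bigr)$, the degree to which $u$ and $x$ belong to the same sets.

\begin{lemma}\label{lem:eq}
The function $e$ is crisp, and $e(u,x)=1$ is an equivalence relation that respects both arguments of $E$.
\end{lemma}

\begin{proof}
Fix $x$ and test the definition of $e$ on a set made from $e$ itself: take $z$ with $E(u,z)=\beta(e(u,x))$ for all $u$. Since $e(x,x)=1$ we have $E(x,z)=1$, so $t=e(u,x)$ satisfies $t\le1-|\beta(t)-1|=\max(0,2t-1)$. This forces $t=0$ or $t=1$. The relation $e(u,x)=1$ means $E(u,\cdot)=E(x,\cdot)$; it is an equivalence and respects the first argument. For the second argument fix $u$ and take $w$ with $E(v,w)=E(u,v)$ for all $v$. If $e(x,y)=1$, then $E(u,x)=E(x,w)=E(y,w)=E(u,y)$.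
\end{proof}

Formulas keep their values in the quotient of $(M,E)$ by this equivalence, by induction on formulas, so the quotient is naive. We pass to it. Then $e(u,x)$ is $1$ if $u=x$ and $0$ otherwise, and we write $[u=x]$ for this definable function. Different elements may still have the same members.

Taking $r_0$ with $E(x,r_0)=1-E(x,x)$ for all $x$ gives $E(r_0,r_0)=\frac12$. So the constant $\frac12$ is definable.

\subsection{Patterns and codes}

To let elements of $M$ stand for binary relations we need ordered pairs. A set such as $\{x\}$ exists but is not unique, and being a singleton is a matter of degree, so nested constructions of pairs are awkward. We use instead a single fuzzy set that contains $x$ fully and $y$ to degree $\frac12$, and we arrange that even its approximations determine $(x,y)$. The \emph{patterns} are the functions of $u$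
\[
e_{xy}(u)=[u=x]\vee\bigl(\tfrac12\wedge[u=y]\bigr),\qquad e_x(u)=\tfrac12\wedge[u=x],\qquad e_*(u)=0
\]
for $x,y\in M$. They will serve as labels for the pair $(x,y)$, for the element $x$, and for one extra point. For a pattern $e$ put
\[
\pi_e(p)=\rho\Bigl(\sup_u|E(u,p)-e(u)|\Bigr),
\]
and write $\pi_{xy},\pi_x,\pi_*$; these are definable as functions of $p,x,y$. Call $p$ \emph{exact} for $e$ if $E(\cdot,p)=e$; then $\pi_e(p)=1$. By naivety every pattern has an exact element.

\begin{lemma}\label{lem:pattern}
For each $p\in M$, at most one of the numbers $\pi_{xy}(p)$, $\pi_x(p)$, $\pi_*(p)$ $(x,y\in M)$ is positive.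
\end{lemma}

\begin{proof}
By \eqref{eq:table}, $\pi_e(p)>0$ means that $E(\cdot,p)$ has sup-distance less than $\frac14$ from $e$. So it suffices to show that differently indexed patterns have sup-distance at least $\frac12$. At $u=x$, the pattern $e_{xy}$ has value $1$, while $e_{x'y'}$ with $x'\ne x$, every $e_{x'}$, and $e_*$ have value at most $\frac12$. For $e_{xy}$ and $e_{xy'}$ with $y\ne y'$, one of $y,y'$, say $y$, differs from $x$, and at $u=y$ the values are $\frac12$ and $0$. At $u=x$, the pattern $e_x$ has value $\frac12$, while $e_{x'}$ with $x'\ne x$ and $e_*$ have value $0$.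
\end{proof}

Every $a\in M$ is now read as a unary and a binary function:
\[
q^\circ_a(x)=\sup_p\bigl(\pi_x(p)\wedge E(p,a)\bigr),\qquad R^\circ_a(x,y)=\sup_p\bigl(\pi_{xy}(p)\wedge E(p,a)\bigr).
\]
Both are definable as functions of $a,x,y$. We call $a$ a \emph{code} of $(q,R)$ if $q^\circ_a=q$ and $R^\circ_a=R$.

\begin{lemma}\label{lem:code}
Every pair $(q,R)\in\mathcal D_1\times\mathcal D_2$ has a code.
\end{lemma}

\begin{proof}
Take $a$ with $E(p,a)=\sup_{x,y}\bigl(\pi_{xy}(p)\wedge R(x,y)\bigr)\vee\sup_x\bigl(\pi_x(p)\wedge q(x)\bigr)$ for all $p$. If $\pi_{xy}(p)>0$, then by Lemma~\ref{lem:pattern} $E(p,a)=\pi_{xy}(p)\wedge R(x,y)$. Hence $R^\circ_a(x,y)=\sup_p(\pi_{xy}(p)\wedge R(x,y))$, and this equals $R(x,y)$ because an exact $p$ has $\pi_{xy}(p)=1$. The same argument with $\pi_x$ gives $q^\circ_a=q$.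
\end{proof}

\subsection{Fixed points}

Let $\Phi(x)$ be a formula with parameters in the language enlarged by a unary predicate $X$. For $f\colon M\to[0,1]$ let $\|\Phi(x)\|_{X:=f}$ be its value when each atom $X(m)$ is given the value $f(m)$. The next lemma has no continuity hypothesis; it is obtained as Russell's set is, by applying a code to itself.

\begin{lemma}\label{lem:fix}
For every such $\Phi$ there is $f\in\mathcal D_1$ with $f(x)=\|\Phi(x)\|_{X:=f}$ for all $x$.
\end{lemma}

\begin{proof}
Let $u$ be a new variable and let $\Psi(x,u)\in\mathcal D_2$ arise from $\Phi(x)$ by replacing each atom $X(m)$ by the formula defining $R^\circ_u(m,u)$. Let $c$ be a code of $(0,\Psi)$ and $f(x)=R^\circ_c(x,c)=\Psi(x,c)$. In $\Psi(x,c)$ each atom $X(m)$ has been replaced by $R^\circ_c(m,c)=f(m)$, so $\Psi(x,c)=\|\Phi(x)\|_{X:=f}$.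
\end{proof}

\section{Frames and the unsolvable equation}\label{sec:frames}

We need a definable relation that behaves like $<$ on $\mathbb N$. One would like its domain to be crisp, but the formulas at hand do not give this. Already the formula $\pi_*(p)$, ``$p$ is empty'', takes intermediate values: comprehension for the negated sevenfold sum of $x\in x$ gives $t=1-\min(1,7t)$, so $\frac18$ is definable, and an element $p$ with $E(\cdot,p)\equiv\frac18$ has $\pi_*(p)=\frac12$. We therefore allow a fuzzy domain $q$, but require that the relation be crisp on it and that each partial member of the domain be a redundant copy of a full member. Then the degrees $0<q(x)<1$ never influence a relativized quantifier.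

Relativized quantifiers are written $\inf_x[\neg q(x)\vee\cdots]$ and $\sup_x[q(x)\wedge\cdots]$. The combination $\neg s\vee t$ is used in place of $s\to t$ because of the following rule:
\begin{equation}\label{eq:rule}
\text{if } s>\tfrac12,\ c\ge\tfrac12 \text{ and } \neg s\vee t>c,\text{ then } t>c .
\end{equation}

\begin{definition}
Let $F=(q,R)\in\mathcal D_1\times\mathcal D_2$. Its \emph{support} is $P=\{x:q(x)>0\}$ and its \emph{core} is $K=\{x:q(x)=1\}$. Points $x,x'\in P$ \emph{differ at} $z$ if $R(x,z)\ne R(x',z)$ or $R(z,x)\ne R(z,x')$; they are \emph{twins} if they differ at no point of $P$. This is an equivalence relation on $P$. We call $F$ a \emph{frame} if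
\begin{itemize}
\item[(F1)] $R$ is crisp on $P^2$;
\item[(F2)] every $x\in P$ has a twin in $K$.
\end{itemize}
For $x,y\in P$ we write $y<_Fx$, and call $y$ a \emph{predecessor} of $x$, if $R(y,x)=1$. When several frames are present we write $q_F,R_F,P_F,K_F$.
\end{definition}

For example, if $q$ and $R$ are crisp, then $(q,R)$ is a frame, each point being its own twin. In a frame, $<_F$ depends only on the twin classes of its arguments. Twinship is definable. For any $(q,R)$ let
\[
w_{q,R}(x,x')=\inf_y\Bigl[\neg q(y)\vee\bigl((1-|R(x,y)-R(x',y)|)\wedge(1-|R(y,x)-R(y,x')|)\bigr)\Bigr],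
\]
and for $F=(q,R)$ let $m_F(x,x')=w_{q,R}(x,x')\wedge\sigma(q(x'))$.

\begin{lemma}\label{lem:twin}
Let $F=(q,R)$ be a frame, $w=w_{q,R}$.
\begin{itemize}
\item[(a)] If $x,x'\in P$ are not twins, they differ at a point of $K$.
\item[(b)] For $x,x'\in P$, $w(x,x')=1$ if $x,x'$ are twins and $w(x,x')=0$ otherwise.
\item[(c)] For $x\in P$ and $x'\in M$: $m_F(x,x')>0$ if and only if $x'$ is a twin of $x$ with $q(x')>\frac12$, and $m_F(x,x')=1$ if $x'$ is a twin of $x$ with $q(x')\ge\frac34$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) If $x,x'$ differ at $z\in P$ and $z'\in K$ is a twin of $z$, then $R(x,z')=R(x,z)$, $R(x',z')=R(x',z)$, $R(z',x)=R(z,x)$ and $R(z',x')=R(z,x')$, so they differ at $z'$.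
(b) For twins the bracket is $1$ if $y\in P$, and also if $y\notin P$, where $\neg q(y)=1$. For non-twins take $y\in K$ as in (a); then $\neg q(y)=0$, and one of the differences is $1$ by (F1).
(c) This follows from (b) and \eqref{eq:table}.
\end{proof}

\begin{definition}
Let $F$ be a frame. An \emph{$F$-set} is a function $D\in\mathcal D_1$ that is crisp on $P$ and takes equal values at twins. It is \emph{progressive} if $D(x)=1$ for every $x\in P$ all of whose predecessors $y$ have $D(y)=1$. The frame $F$ is \emph{well-founded} if every progressive $F$-set equals $1$ on $P$. It is \emph{endless} if $P\ne\emptyset$, $<_F$ is transitive, and every $a\in P$ has some $a_1\in P$ with $a<_Fa_1$.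
\end{definition}

Well-foundedness here is an internal notion: induction is required only for definable, crisp, twin-invariant sets. This restriction is what will make the notion itself crisply definable (Lemma~\ref{lem:wf}), and it is still enough for the following.

\begin{proposition}\label{prop:paradox}
No frame is both endless and well-founded.
\end{proposition}

\begin{proof}
Let $F=(q,R)$ be an endless well-founded frame and write $<$ for $<_F$. By Lemma~\ref{lem:fix} there is $f\in\mathcal D_1$ such that for all $a\in M$
\begin{gather*}
f(a)=\mu\bigl(i(a)\ominus L\bigr),\qquad i(a)=\inf_s\,[\neg q(s)\vee\neg R(s,a)\vee f(s)],\\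
L=\inf_a\,[\neg q(a)\vee U(a)],\qquad U(a)=\sup_s\,[q(s)\wedge R(a,s)\wedge f(s)].
\end{gather*}

\emph{Step 1: the degrees $q$ drop out.} We claim that for $a\in P$
\[
i(a)=\inf\{f(s):s<a\},\qquad U(a)=\sup\{f(s):a<s\},\qquad L=\inf_{a\in P}U(a),
\]
where $s$ ranges over $P$ and $\inf\emptyset=1$. Points $s\notin P$ contribute $1$ to the infima and $0$ to the supremum, and $R$ is crisp on $P^2$. So for $a\in P$ the definitions read $i(a)=\inf_{s<a}(\neg q(s)\vee f(s))$ and $U(a)=\sup_{a<s}(q(s)\wedge f(s))$, and $L=\inf_{a\in P}(\neg q(a)\vee U(a))$. Twins have the same predecessors and the same successors, so $i$, $U$ and hence $f$ take equal values at twins. Now $i(a)\ge\inf_{s<a}f(s)$ termwise; and if $s<a$ and $s'\in K$ is a twin of $s$, then $s'<a$ and $i(a)\le\neg q(s')\vee f(s')=f(s)$. In the same way $U(a)\le\sup_{a<s}f(s)$ termwise and $U(a)\ge q(s')\wedge f(s')=f(s)$ for $a<s$; and $L\ge\inf_{a\in P}U(a)$ termwise and $L\le\neg q(a')\vee U(a')=U(a)$ for a twin $a'\in K$ of $a$.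

\emph{Step 2: $L=0$.} Let $\eta>0$. As $P\ne\emptyset$, there is $a_0\in P$ with $U(a_0)\le L+\eta$. Take $a_1\in P$ with $a_0<a_1$; then $f(a_1)\le U(a_0)\le L+\eta$. If $a_1<s$, then $i(s)\le f(a_1)$, so $f(s)\le2\max(0,f(a_1)-L)\le2\eta$. Hence $L\le U(a_1)\le2\eta$. As $\eta$ is arbitrary, $L=0$, and $f(a)=\min(1,2i(a))$ for all $a$.

\emph{Step 3: $i(a)\in[0,\frac12]\cup\{1\}$ for $a\in P$.} Let $i(a)>\frac12$ and $s<a$. By transitivity every predecessor of $s$ is a predecessor of $a$, so $i(s)\ge i(a)>\frac12$ and $f(s)=1$. Hence $i(a)=1$.

\emph{Step 4: $f=1$ on $P$.} Let $D(a)=\beta(i(a))$. By Step 3, $D$ is crisp on $P$, with $D(a)=1$ exactly when $i(a)=1$; by Step 1 it takes equal values at twins. So $D$ is an $F$-set. It is progressive: if $i(s)=1$ for all $s<a$, then $f(s)=1$ for all $s<a$, so $i(a)=1$. Since $F$ is well-founded, $i=1$ and thus $f=1$ on $P$.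

Every $a\in P$ has a successor, so $U(a)=1$ by Step 4, and $L=1$. This contradicts Step 2.
\end{proof}

\begin{remark}
The equation makes sense for any set with a binary relation, and each hypothesis has a visible role. On a finite chain, $f\equiv1$ is a solution, since $U$ vanishes at the top and $L=0$. On $(\mathbb Z,<)$, which is not well-founded, $f\equiv0$ is a solution. Transitivity is used only for the gap in Step 3: on $\mathbb Z$ with the relation $n=m+1$, the function $f(n)=\min(1,3\cdot2^n)$ is a solution with $L=0$ and $i(-1)=f(-2)=\frac34$.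
\end{remark}

It remains to find an endless well-founded frame. We take the frame of all well-founded frames, ordered by embeddability below a point, in analogy with the class of all ordinals. Section~\ref{sec:emb} studies this order, Section~\ref{sec:def} shows that it is definable, and Section~\ref{sec:omega} assembles the frame.

\section{Embeddings, reducts and successors}\label{sec:emb}

An embedding of $G$ into $F$ should be a map that preserves the relation and lands below a point $b$. We have no definable way to choose among twins, so we use relations $J$ in place of maps. The restrictive conditions apply as soon as $J$ is positive, while the existence condition demands the value $1$; this asymmetry is preserved by composition, and it gives the formula of Lemma~\ref{lem:emb} the value exactly $1$.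

\begin{definition}
Let $G,F$ be frames and $b\in P_F$. We write $G\prec_bF$ \emph{via} $J\in\mathcal D_2$ if
\begin{itemize}
\item[(E1)] for every $x\in P_G$ there is $y\in K_F$ with $J(x,y)=1$;
\item[(E2)] for $x_1,x_2\in P_G$ and $y_1,y_2\in P_F$: if $J(x_1,y_1)>0$, $J(x_2,y_2)>0$ and $x_1<_Gx_2$, then $y_1<_Fy_2$;
\item[(E3)] for $x\in P_G$ and $y\in P_F$: if $J(x,y)>0$, then $y<_Fb$.
\end{itemize}
$G\prec_bF$ means that such a $J$ exists, and $G\prec F$ means $G\prec_bF$ for some $b\in P_F$.
\end{definition}

Only (E3) mentions $b$, so $G\prec_bF$ depends only on the twin class of $b$.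

\begin{lemma}\label{lem:comp}
Let $H\prec_bG$ and let $G\prec_cF$ via $J$. Then
\begin{itemize}
\item[(a)] $H\prec_cF$; in particular, $\prec$ is transitive;
\item[(b)] if $y\in P_F$ and $J(b,y)>0$, then $H\prec_yF$.
\end{itemize}
\end{lemma}

\begin{proof}
Let $H\prec_bG$ via $J_1$ and put $J_2(u,z)=\sup_v\bigl(q_G(v)\wedge J_1(u,v)\wedge J(v,z)\bigr)$. (E1): for $u\in P_H$ pick $v\in K_G$ with $J_1(u,v)=1$, then $z\in K_F$ with $J(v,z)=1$; so $J_2(u,z)=1$. Next, if $J_2(u,z)>0$, there is $v\in P_G$ with $J_1(u,v)>0$ and $J(v,z)>0$. (E2): let $J_2(u_k,z_k)>0$ with corresponding $v_k$ $(k=1,2)$ and $u_1<_Hu_2$. Then $v_1<_Gv_2$ by (E2) for $J_1$ and $z_1<_Fz_2$ by (E2) for $J$. (E3) for $c$: $J(v,z)>0$ gives $z<_Fc$. (E3) for $y$: $v<_Gb$ by (E3) for $J_1$, and then $J(v,z)>0$, $J(b,y)>0$ give $z<_Fy$ by (E2) for $J$.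
\end{proof}

In Section~\ref{sec:def} a formula will detect only that $(q,R)$ is \emph{nearly} a frame, and $\sigma$ will sharpen a near-frame into a frame. Since we cannot tell frames from near-frames crisply, we must apply $\sigma$ to all of them. The next lemma shows that this does no harm to a true frame.

\begin{lemma}\label{lem:reduct}
Let $F=(q,R)$ be a frame and $F'=(\sigma\circ q,\sigma\circ R)$ its \emph{reduct}, with support $P'=\{q>\frac12\}$ and core $K'=\{q\ge\frac34\}$, so that $K\subseteq K'\subseteq P'\subseteq P$. Let $G$ be a frame.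
\begin{itemize}
\item[(a)] $F'$ is a frame, $<_{F'}$ is the restriction of $<_F$ to $P'$, and points of $P'$ are twins in $F'$ if and only if they are twins in $F$.
\item[(b)] If $F$ is well-founded, so is $F'$.
\item[(c)] For $b\in P'$: $G\prec_bF$ if and only if $G\prec_bF'$. Consequently $G\prec F$ if and only if $G\prec F'$.
\item[(d)] For $b\in P_G$: $F\prec_bG$ if and only if $F'\prec_bG$.
\end{itemize}
\end{lemma}

\begin{proof}
Write $m=m_F$. By Lemma~\ref{lem:twin}(c), for $x\in P$, $m(x,x')$ is positive exactly for the twins $x'$ of $x$ in $P'$, and it is $1$ for the twins in $K'$. A supremum against $m$ therefore transports data from $P'$ to $P$ along twin classes.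

(a) As $\sigma(0)=0$ and $\sigma(1)=1$, we have $\sigma\circ R=R$ on $P^2$; this gives (F1) and the statement on $<_{F'}$. Twins in $F$ are twins in $F'$ because $P'\subseteq P$. Non-twins in $F$ differ at a point of $K\subseteq P'$ by Lemma~\ref{lem:twin}(a), so they are non-twins in $F'$. For (F2), each $x\in P'$ has a twin in $K\subseteq K'$.

(b) Let $D'$ be a progressive $F'$-set and $D(x)=\sup_{x'}\bigl(m(x,x')\wedge D'(x')\bigr)$. For $x\in P$, $D'$ has a common value $0$ or $1$ on the twins of $x$ in $P'$, and one of them lies in $K$, where $m(x,x')=1$; so $D(x)$ is this common value. Thus $D$ is an $F$-set that equals $D'$ on $P'$. Let $x\in P$ have $D=1$ at all its predecessors, and let $x'\in K$ be a twin of $x$. Every $y<_{F'}x'$ satisfies $y<_Fx$, so $D'(y)=D(y)=1$. Hence $D(x)=D'(x')=1$, and $D$ is progressive. So $D=1$ on $P$ and $D'=1$ on $P'$.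

(c) If $G\prec_bF$ via $J$, the same $J$ works for $F'$: (E1) because $K\subseteq K'$, and (E2), (E3) because $P'\subseteq P$. Conversely let $G\prec_bF'$ via $J$ and put $J^*(x,y)=\sup_{y'}\bigl(m(y,y')\wedge J(x,y')\bigr)$. (E1): for $x\in P_G$ take $y'\in K'$ with $J(x,y')=1$ and a twin $y\in K$ of $y'$; then $J^*(x,y)=1$. If $J^*(x,y)>0$ with $y\in P$, then $y$ has a twin $y'\in P'$ with $J(x,y')>0$. So under the hypotheses of (E2) we get $y_1'<_Fy_2'$ and hence $y_1<_Fy_2$, and under those of (E3) we get $y'<_Fb$ and hence $y<_Fb$. For the consequence, if $G\prec_bF$ with $b\in P$, replace $b$ by a twin in $K\subseteq P'$.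

(d) If $F\prec_bG$ via $J$, the same $J$ works for $F'$ because $P'\subseteq P$. Conversely let $F'\prec_bG$ via $J$ and put $J^*(x,y)=\sup_{x'}\bigl(m(x,x')\wedge J(x',y)\bigr)$. (E1): for $x\in P$ take a twin $x'\in K$ and $y\in K_G$ with $J(x',y)=1$; then $J^*(x,y)=1$. If $J^*(x,y)>0$ with $x\in P$, $y\in P_G$, then $x$ has a twin $x'\in P'$ with $J(x',y)>0$. This gives (E3) at once. For (E2), $x_1<_Fx_2$ gives $x_1'<_{F'}x_2'$ and so $y_1<_Gy_2$.
\end{proof}

To put a new point on top of $F$, we first copy $F$ onto the labels $e_x$, so that the label $e_*$ is certain to be new.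

\begin{lemma}\label{lem:succ}
For every well-founded frame $F=(q,R)$ there is a well-founded frame $F_1$ with $F\prec F_1$.
\end{lemma}

\begin{proof}
Let $F_1=(q_1,R_1)$, with support $P_1$ and core $K_1$, where
\begin{align*}
q_1(p)&=\beta(\pi_*(p))\vee\sup_x\bigl(\beta(\pi_x(p))\wedge q(x)\bigr),\\
R_1(p,p')&=\sup_{x,x'}\bigl(\mu(\pi_x(p))\wedge\mu(\pi_{x'}(p'))\wedge R(x,x')\bigr)\vee\sup_x\bigl(\mu(\pi_x(p))\wedge\mu(\pi_*(p'))\bigr).
\end{align*}
The domain is cut off by $\beta$ at the level $\frac12$ from which $\mu$ equals $1$; this makes $R_1$ crisp. Precisely, $p\in P_1$ if and only if $\pi_*(p)>\frac12$ (we say $p$ has \emph{type $*$}) or $\pi_x(p)>\frac12$ for some $x\in P$ (\emph{type $x$}). By Lemma~\ref{lem:pattern} the type is unique, all other $\pi$'s vanish at $p$, and for $p,p'\in P_1$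
\begin{equation}\label{eq:R1}
R_1(p,p')=\begin{cases}R(x,x')&\text{if the types are }x,x'\in P,\\ 1&\text{if the types are }x\in P\text{ and }*,\\ 0&\text{if }p\text{ has type }*.\end{cases}
\end{equation}

\emph{$F_1$ is a frame.} (F1) holds by \eqref{eq:R1}, which also shows that two points of type $*$ are twins and that points of types $x,x'$ are twins whenever $x,x'$ are twins in $F$. If $p$ has type $x$, let $x'\in K$ be a twin of $x$ and $p'$ exact for $e_{x'}$; then $q_1(p')=1$ and $p'$ is a twin of $p$. If $p$ has type $*$, take $p'$ exact for $e_*$.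

\emph{$F_1$ is well-founded.} Let $D$ be a progressive $F_1$-set and $D_0(x)=\sup_p\bigl(\beta(\pi_x(p))\wedge D(p)\bigr)$. For $x\in P$ only points of type $x$ contribute; they are mutual twins, and an exact one has $\beta(\pi_x(p))=1$. So $D_0(x)$ is the value of $D$ on points of type $x$, and $D_0$ is an $F$-set. By \eqref{eq:R1} the predecessors of a point $p$ of type $x$ are the points of types $y<_Fx$. If $D_0(y)=1$ for all such $y$, then $D(p)=1$, that is, $D_0(x)=1$. So $D_0$ is progressive, hence $1$ on $P$, and $D=1$ at all points whose type lies in $P$. These are all the predecessors of a point of type $*$, so $D=1$ on $P_1$.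

\emph{$F\prec_bF_1$ for $b$ exact for $e_*$.} Let $J(x,p)=\sup_{x'}\bigl(m_F(x,x')\wedge\beta(\pi_{x'}(p))\bigr)$. (E1): for $x\in P$ take a twin $x'\in K$ and $p$ exact for $e_{x'}$; then $p\in K_1$ and $J(x,p)=1$. If $J(x,p)>0$ with $x\in P$, then $p$ has type $x'$ for a twin $x'$ of $x$. So \eqref{eq:R1} gives $R_1(p,b)=1$, which is (E3), and $R_1(p_1,p_2)=R(x_1',x_2')=R(x_1,x_2)$, which is (E2).
\end{proof}

\section{Definability of frames, well-foundedness and embeddings}\label{sec:def}

We express three properties by formulas. In each case a true instance gives the formula an extreme value, and an approximate instance can be sharpened by $\sigma$ to a true one. For well-foundedness and embeddability this produces a gap and hence a crisp formula. For being a frame it does not, and this is the reason why the frame of Section~\ref{sec:omega} has a fuzzy domain.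

\subsection{Frames}

The defects in (F1) and (F2) are measured by $\kappa(q,R)=\kappa_1\vee\kappa_2$, where
\begin{align*}
\kappa_1&=\sup_{x,y}\bigl(q(x)\wedge q(y)\wedge R(x,y)\wedge\neg R(x,y)\bigr),\\
\kappa_2&=\sup_x\Bigl(q(x)\wedge\neg\sup_{x'}\bigl(q(x')\wedge w_{q,R}(x,x')\bigr)\Bigr).
\end{align*}

\begin{lemma}\label{lem:kappa}
Let $(q,R)\in\mathcal D_1\times\mathcal D_2$.
\begin{itemize}
\item[(a)] If $(q,R)$ is a frame, then $\kappa(q,R)=0$.
\item[(b)] If $\kappa(q,R)<\frac14$, then $(\sigma\circ q,\sigma\circ R)$ is a frame.
\end{itemize}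
\end{lemma}

\begin{proof}
(a) $\kappa_1=0$ by (F1), and $\kappa_2=0$ because a twin $x'\in K$ of $x\in P$ has $q(x')\wedge w_{q,R}(x,x')=1$.

(b) The support of $\sigma\circ q$ is $Q=\{q>\frac12\}$. For $x,y\in Q$, $\kappa_1<\frac14$ gives $R(x,y)\wedge\neg R(x,y)<\frac14$, that is, $R(x,y)\in[0,\frac14)\cup(\frac34,1]$; so $\sigma(R(x,y))\in\{0,1\}$. For $x\in Q$, $\kappa_2<\frac14$ gives $x'$ with $q(x')>\frac34$ and $w_{q,R}(x,x')>\frac34$; then $\sigma(q(x'))=1$. For $y\in Q$, rule \eqref{eq:rule} gives $|R(x,y)-R(x',y)|<\frac14$ and $|R(y,x)-R(y,x')|<\frac14$. Two numbers in $[0,\frac14)\cup(\frac34,1]$ at distance less than $\frac14$ lie in the same piece and have the same image under $\sigma$. So $x'$ is a twin of $x$ in $(\sigma\circ q,\sigma\circ R)$.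
\end{proof}

For $a\in M$ let
\[
q_a=\sigma\circ q^\circ_a,\qquad R_a=\sigma\circ R^\circ_a,\qquad F_a=(q_a,R_a),\qquad\kappa(a)=\kappa(q^\circ_a,R^\circ_a),
\]
and let $P_a$, $K_a$ be the support and core of $F_a$ and $w_a=w_{q_a,R_a}$. The functions $q_a,R_a,w_a,\kappa$ are definable also in the argument $a$. By Lemma~\ref{lem:kappa},
\begin{equation}\label{eq:codes}
\begin{array}{l}
\text{if }\kappa(a)<\tfrac14,\text{ then }F_a\text{ is a frame;}\\[2pt]
\text{if }a\text{ is a code of a frame }F,\text{ then }\kappa(a)=0\text{ and }F_a=F'.
\end{array}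
\end{equation}

\subsection{Well-foundedness}

Fix $a$, write $q,R,w$ for $q_a,R_a,w_a$, and for $d\in M$ let $\delta(x)=E(x,d)$. The following quantities measure the failure of $\delta$ to be crisp and twin-invariant, its progressiveness, and its totality:
\begin{align*}
\mathsf h(a,d)&=\sup_{x,x'}\bigl(q(x)\wedge q(x')\wedge w(x,x')\wedge\delta(x)\wedge\neg\delta(x')\bigr),\\
\mathsf p(a,d)&=\inf_x\Bigl[\neg q(x)\vee\sigma(\delta(x))\vee\sup_y\bigl(q(y)\wedge R(y,x)\wedge\neg\sigma(\delta(y))\bigr)\Bigr],\\
\mathsf t(a,d)&=\inf_x\,[\neg q(x)\vee\sigma(\delta(x))].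
\end{align*}
Put
\[
\mathsf w(a)=\inf_d\,\bigl[\neg\rho(\mathsf h(a,d))\vee\neg\mathsf p(a,d)\vee\mathsf t(a,d)\bigr],\qquad W(a)=\mu(\mathsf w(a)).
\]

\begin{lemma}\label{lem:wf}
If $F_a$ is a frame, then $W(a)=1$ if $F_a$ is well-founded and $W(a)=0$ otherwise.
\end{lemma}

\begin{proof}
Write $F=F_a$, $P=P_a$, $K=K_a$. It suffices to show that $\mathsf w(a)=0$ if $F$ is not well-founded and that $\mathsf w(a)\ge\frac12$ if it is.

Suppose $F$ is not well-founded. By naivety there is $d$ such that $\delta$ is a progressive $F$-set with $\delta(x_0)=0$ for some $x_0\in P$; on $P$ we have $\sigma\circ\delta=\delta$. Then $\mathsf h(a,d)=0$: only twins $x,x'\in P$ can contribute, and for them $\delta(x)\wedge\neg\delta(x')=\delta(x)\wedge\neg\delta(x)=0$. Next, $\mathsf p(a,d)=1$: the bracket is $1$ if $x\notin P$ or $\delta(x)=1$; if $x\in P$ and $\delta(x)=0$, then some $y<_Fx$ has $\delta(y)=0$, and replacing $y$ by a twin in $K$ makes the inner supremum $1$. Finally $\mathsf t(a,d)=0$, as a twin of $x_0$ in $K$ shows. So $\mathsf w(a)=0$.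

Suppose $\mathsf w(a)<\frac12$. Since $\neg\rho(t)=\min(1,4t)$, there is $d$ with $\mathsf h(a,d)<\frac18$, $\mathsf p(a,d)>\frac12$ and $\mathsf t(a,d)<\frac12$. We show that $D'=\sigma\circ\delta$ witnesses that the reduct $F'$, with support $P'=\{q>\frac12\}$, is not well-founded; then $F$ is not well-founded by Lemma~\ref{lem:reduct}(b). Twins $x,x'\in P'$ satisfy $\delta(x)\wedge\neg\delta(x')<\frac18$. Taking $x=x'$, we see that $\delta<\frac18$ or $\delta>\frac78$ at each point of $P'$, so $D'$ is crisp on $P'$. Twins cannot have $\delta(x)>\frac78$ and $\delta(x')<\frac18$, so $D'$ is an $F'$-set. If $x\in P'$ and $D'(x)=0$, then $\mathsf p(a,d)>\frac12$ and \eqref{eq:rule} give $y$ with $q(y)>\frac12$, $R(y,x)>\frac12$ and $D'(y)<\frac12$; so $y<_{F'}x$ and $D'(y)=0$. Thus $D'$ is progressive. From $\mathsf t(a,d)<\frac12$ we get $x$ with $q(x)>\frac12$ and $D'(x)<\frac12$, so $D'$ vanishes at a point of $P'$.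
\end{proof}

\subsection{Embeddings}

For $s,r,j,b\in M$ write $j(x,y)$ for $R^\circ_j(x,y)$, and let $\mathsf e(s,r,j,b)=\mathsf e_1\wedge\mathsf e_2\wedge\mathsf e_3$ be the transcription of (E1)--(E3):
\begin{align*}
\mathsf e_1&=\inf_x\Bigl[\neg q_s(x)\vee\sup_y\bigl(q_r(y)\wedge j(x,y)\bigr)\Bigr],\\
\mathsf e_2&=\inf_{x_1,x_2,y_1,y_2}\bigl[\neg q_s(x_1)\vee\neg q_s(x_2)\vee\neg q_r(y_1)\vee\neg q_r(y_2)\\
&\qquad\qquad\qquad\vee\neg j(x_1,y_1)\vee\neg j(x_2,y_2)\vee\neg R_s(x_1,x_2)\vee R_r(y_1,y_2)\bigr],\\
\mathsf e_3&=\inf_{x,y}\bigl[\neg q_s(x)\vee\neg q_r(y)\vee\neg j(x,y)\vee R_r(y,b)\bigr].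
\end{align*}
Put $\ell(s,r,b)=\sup_j\mathsf e(s,r,j,b)$ and
\[
\Lambda(s,r,b)=\tau(\ell(s,r,b)),\qquad\lambda(s,r)=\tau\Bigl(\sup_b\bigl(q_r(b)\wedge\ell(s,r,b)\bigr)\Bigr).
\]

\begin{lemma}\label{lem:emb}
Let $F_s$ and $F_r$ be frames. For $b\in P_r$, $\Lambda(s,r,b)$ is $1$ if $F_s\prec_bF_r$ and $0$ otherwise. Also $\lambda(s,r)$ is $1$ if $F_s\prec F_r$ and $0$ otherwise.
\end{lemma}

\begin{proof}
Let $b\in P_r$. We show that $\ell(s,r,b)=1$ if $F_s\prec_bF_r$, and $\ell(s,r,b)\le\frac34$ otherwise.

Let $F_s\prec_bF_r$ via $J$, and let $j$ be a code of $(0,J)$. In each bracket, a point outside the relevant support makes a term $\neg q$ equal to $1$. For points in the supports, the bracket of $\mathsf e_1$ is $1$ by (E1); the bracket of $\mathsf e_3$ is $1$ because $J(x,y)=0$ or $R_r(y,b)=1$; the bracket of $\mathsf e_2$ is $1$ because one of $J(x_1,y_1)$, $J(x_2,y_2)$, $R_s(x_1,x_2)$ is $0$, or else $R_s(x_1,x_2)=1$ by (F1) and $R_r(y_1,y_2)=1$ by (E2). So $\ell(s,r,b)=1$.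

Conversely let $\mathsf e(s,r,j,b)>\frac34$ for some $j$, let $J=\sigma\circ R^\circ_j$, and let $b'\in K_r$ be a twin of $b$. We check $F_s'\prec_{b'}F_r'$ via $J$. Points in the supports of the reducts have $q_s>\frac12$ or $q_r>\frac12$, and $J(x,y)>0$ means $j(x,y)>\frac12$, so \eqref{eq:rule} applies with $c=\frac34$. (E1): if $q_s(x)>\frac12$, there is $y$ with $q_r(y)>\frac34$ and $j(x,y)>\frac34$; then $y$ is in the core of $F_r'$ and $J(x,y)=1$. (E2): under its hypotheses all seven negated terms in $\mathsf e_2$ are less than $\frac12$, so $R_r(y_1,y_2)>\frac34$, hence $=1$. (E3): under its hypotheses $R_r(y,b)>\frac34$, hence $R_r(y,b')=R_r(y,b)=1$. By parts (d) and (c) of Lemma~\ref{lem:reduct} we get $F_s\prec_{b'}F_r'$, then $F_s\prec_{b'}F_r$, and so $F_s\prec_bF_r$.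

The claim for $\Lambda$ follows from \eqref{eq:table}. If $F_s\prec_bF_r$, we may take $b\in K_r$, and the supremum in $\lambda$ is $1$. If $F_s\not\prec F_r$, each term is at most $\frac34$ for $b\in P_r$ and is $0$ for $b\notin P_r$, so $\lambda(s,r)=0$.
\end{proof}

\section{The frame of all well-founded frames}\label{sec:omega}

Let
\[
V(a)=\rho(\kappa(a))\wedge W(a),\qquad\Omega=(V,\lambda)\in\mathcal D_1\times\mathcal D_2 .
\]
By \eqref{eq:table}, \eqref{eq:codes} and Lemma~\ref{lem:wf}, the support of $\Omega$ is
\[
I=\{a:\kappa(a)<\tfrac14\text{ and }F_a\text{ is well-founded}\}.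
\]
For $s,r\in I$ and $b\in P_r$ write $s\prec r$ and $s\prec_br$ for $F_s\prec F_r$ and $F_s\prec_bF_r$. The degree $V(a)$ may lie strictly between $0$ and $1$, but the relation $\prec$ sees only the frame $F_a$, up to reducts; recoding $F_a$ exactly yields the twin in the core.

\begin{lemma}\label{lem:circ}
For $a\in I$ let $a^\circ$ be a code of $F_a$. Then $V(a^\circ)=1$, and for all $t\in I$ and $b\in P_t$:
\[
t\prec a\iff t\prec a^\circ,\qquad a\prec_bt\iff a^\circ\prec_bt,\qquad a\prec t\iff a^\circ\prec t .
\]
\end{lemma}

\begin{proof}
By \eqref{eq:codes}, $\kappa(a^\circ)=0$ and $F_{a^\circ}=F_a'$, which is well-founded by Lemma~\ref{lem:reduct}(b). So $V(a^\circ)=1$ by Lemma~\ref{lem:wf}. The first two equivalences are parts (c) and (d) of Lemma~\ref{lem:reduct}, and the third follows from the second.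
\end{proof}

\begin{proposition}\label{prop:omega}
$\Omega$ is an endless well-founded frame.
\end{proposition}

\begin{proof}
\emph{Frame.} By Lemma~\ref{lem:emb}, $\lambda$ is the characteristic function of $\prec$ on $I^2$. This is (F1), and $<_\Omega$ is $\prec$. By Lemma~\ref{lem:circ}, $a^\circ$ is a twin of $a$ in the core, which is (F2).

\emph{Endless.} The pair $(0,0)$ is a frame with empty support, and so is its reduct, which is therefore well-founded; by \eqref{eq:codes} a code of $(0,0)$ lies in $I$. Transitivity is Lemma~\ref{lem:comp}(a). For $a\in I$ let $F_1$ be the frame given by Lemma~\ref{lem:succ} for $F_a$, and let $a_1$ be a code of $F_1$. Then $\kappa(a_1)=0$ and $F_{a_1}=F_1'$ is well-founded by Lemma~\ref{lem:reduct}(b), so $a_1\in I$; and $F_a\prec F_1'$ by Lemma~\ref{lem:reduct}(c).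

\emph{Well-founded.} Let $C$ be a progressive $\Omega$-set and fix $r\in I$. The only induction available is the one in the individual frame $F_r$, so we sort the predecessors $s$ of $r$ by the points $x$ of $F_r$ below which they embed. Let
\[
D(x)=\inf_s\,[\neg V(s)\vee\neg\Lambda(s,r,x)\vee C(s)]\in\mathcal D_1 .
\]
For $x\in P_r$ we claim: $D(x)=1$ if $C(s)=1$ for all $s\in I$ with $s\prec_xr$, and $D(x)=0$ otherwise. In the first case every bracket is $1$: by $V(s)=0$ if $s\notin I$, by Lemma~\ref{lem:emb} if $s\in I$ and $s\not\prec_xr$, and by $C(s)=1$ in the remaining case. In the second case some $s\in I$ has $s\prec_xr$ and $C(s)=0$. Then $V(s^\circ)=1$ and $s^\circ\prec_xr$ by Lemma~\ref{lem:circ}, and $C(s^\circ)=0$ because $s,s^\circ$ are twins in $\Omega$; so the bracket at $s^\circ$ is $0$. Since $s\prec_xr$ depends only on the twin class of $x$, $D$ is an $F_r$-set.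

We show that $D$ is progressive. Let $x\in P_r$ and $D(y)=1$ for all $y<_{F_r}x$. Let $s\in I$ with $s\prec_xr$ via $J$; we must show $C(s)=1$. As $C$ is progressive, it suffices to show $C(t)=1$ for every $t\in I$ with $t\prec s$, say $t\prec_bs$ with $b\in P_s$. By (E1) there is $y\in K_r$ with $J(b,y)=1$, and $y<_{F_r}x$ by (E3). By Lemma~\ref{lem:comp}(b), $t\prec_yr$. Since $D(y)=1$, we get $C(t)=1$.

As $F_r$ is well-founded, $D=1$ on $P_r$. Every $s\in I$ with $s\prec r$ has $s\prec_xr$ for some $x\in P_r$, so $C(s)=1$. Since $C$ is progressive, $C(r)=1$, and $r\in I$ was arbitrary.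
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:nonaive}]
In a naive structure, Proposition~\ref{prop:omega} provides an endless well-founded frame, which Proposition~\ref{prop:paradox} excludes.
\end{proof}

By Section~\ref{sec:red}, this completes the proofs of Theorems~\ref{thm:finite} and~\ref{thm:main}, and hence of Corollary~\ref{cor:ext}.

\begin{thebibliography}{9}

\bibitem{Hajek}
H\'ajek, \emph{Metamathematics of Fuzzy Logic}, Kluwer, 1998.

\bibitem{Moh}
Moh, 1954.

\end{thebibliography}
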